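\title{Every Banach space is a Lipschitz quotient of a weak Asplund space}

\begin{abstract}
We show that the weak Asplund property does not pass to Lipschitz quotients. For every infinite set $\Gamma$ we construct a $1$-Lipschitz map from a space $X_\Gamma$ isomorphic to $\ell_1(\mathbb N;c_0(\Gamma))$ onto $\ell_1(\Gamma)$ that sends every open ball onto the open ball of the same radius. The space $X_\Gamma$ is weakly compactly generated and weak Asplund, while $\ell_1(\Gamma)$ is not weak Asplund when $\Gamma$ is uncountable. It follows that every Banach space is a Lipschitz quotient, with optimal constants, of a weakly compactly generated weak Asplund space. The construction rests on a Lipschitz retraction of $c_0(\Gamma)$ onto the union of its coordinate axes.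
\end{abstract}

\section{The question and the results}\label{sec:intro}

All Banach spaces are real, and $B_\varepsilon(x)$ is the open ball with center $x$ and radius $\varepsilon$.

\begin{definition}\label{def:lq}
Let $X$ and $Y$ be Banach spaces. A map $f$ from $X$ onto $Y$ is a \emph{Lipschitz quotient map} if it is Lipschitz and there is a constant $C>0$ such that
\begin{equation}\label{eq:colip}
f(B_\varepsilon(x))\supset B_{\varepsilon/C}(f(x))\qquad\text{for all }x\in X,\ \varepsilon>0 .
\end{equation}
In this case $Y$ is a \emph{Lipschitz quotient} of $X$.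
\end{definition}

Condition \eqref{eq:colip} says that every point at distance less than $\varepsilon/C$ from $f(x)$ is reached by moving $x$ by less than $\varepsilon$; letting $\varepsilon\to\infty$ shows that it already forces $f$ to be onto. A bounded linear surjection satisfies \eqref{eq:colip} by the open mapping theorem. Definition~\ref{def:lq} thus keeps the two metric properties of a linear quotient map and drops linearity.

A function $\varphi$ on an open set $D\subset X$ is \emph{G\^ateaux differentiable} at $x\in D$ if there is $x^*\in X^*$ with $t^{-1}(\varphi(x+th)-\varphi(x))\to x^*(h)$ as $t\to0$, for every $h\in X$. It is \emph{Fr\'echet differentiable} at $x$ if this convergence is uniform in $\|h\|\le1$.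

\begin{definition}\label{def:wa}
A Banach space $X$ is \emph{weak Asplund} if every continuous convex function on a nonempty open convex set $D\subset X$ is G\^ateaux differentiable at each point of some dense $G_\delta$ subset of $D$. It is \emph{Asplund} if the same holds with Fr\'echet differentiability.
\end{definition}

Both properties limit the set of corners that a convex function can have. On the real line a convex function has countably many corners, and the complement of a countable set is a dense $G_\delta$ set. All separable spaces are weak Asplund by Mazur's theorem, which we recover in Remark~\ref{rem:mazur}. With uncountably many coordinates the property can fail completely. We write $e_\gamma$ for the unit vectors of $\ell_1(\Gamma)$ and of $c_0(\Gamma)$.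

\begin{example}\label{ex:l1}
If $\Gamma$ is uncountable, then $\ell_1(\Gamma)$ is not weak Asplund. Every $y\in\ell_1(\Gamma)$ has countable support, so $y_\gamma=0$ for some $\gamma$, and $t\mapsto\|y+te_\gamma\|_1=\|y\|_1+|t|$ is not differentiable at $t=0$. The norm is therefore a continuous convex function that is nowhere G\^ateaux differentiable.
\end{example}

Two facts are known: a linear quotient of a weak Asplund space is weak Asplund, and a Lipschitz quotient of an Asplund space is Asplund. They lead to the question that we answer.

\begin{quote}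
\emph{Let $X$ be a weak Asplund space and let $Y$ be a Lipschitz quotient of $X$. Is $Y$ a weak Asplund space?}
\end{quote}

A convex function on $Y$ pulls back to a convex function on $X$ under a linear map, but in general not under a Lipschitz map, so the hypothesis on $X$ cannot be applied directly. The same objection can be raised for Asplund spaces, where the conclusion holds nevertheless. The answer is also yes for separable $X$, because $Y$ is then separable. One would therefore guess that the answer is yes. It is no, and in fact the hypothesis on $X$ puts no restriction on $Y$ at all.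

Let $\Gamma$ be an infinite set. On $c_0(\Gamma)$ we use the norm
\[
\nu(w)=\sup_{\gamma\ne\beta}\bigl(|w_\gamma|+|w_\beta|\bigr),\qquad \|w\|_\infty\le\nu(w)\le2\|w\|_\infty ,
\]
which is the sum of the two largest numbers among the $|w_\gamma|$. Let $X_\Gamma$ be the $\ell_1$-sum of countably many copies of $(c_0(\Gamma),\nu)$: its elements are the sequences $x=(x_n)_{n\ge1}$ with $x_n\in c_0(\Gamma)$ and
\[
\|x\|=\sum_{n\ge1}\nu(x_n)<\infty .
\]
It is isomorphic to $\ell_1(\mathbb N;c_0(\Gamma))$. We write $e_{n,\gamma}$ for the vector $e_\gamma$ in the $n$-th copy. Recall that a Banach space is \emph{weakly compactly generated} (WCG) if it contains a weakly compact set with dense linear span, and that its \emph{density character} is the least cardinality of a dense subset.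

\begin{theorem}\label{thm:wa}
The space $X_\Gamma$ is weak Asplund and WCG.
\end{theorem}

\begin{theorem}\label{thm:f}
There is a $1$-Lipschitz map $f\colon X_\Gamma\to\ell_1(\Gamma)$ such that $f(B_\varepsilon(x))=B_\varepsilon(f(x))$ for all $x\in X_\Gamma$ and $\varepsilon>0$.
\end{theorem}

These two theorems and Example~\ref{ex:l1} answer the question.

\begin{corollary}\label{cor:answer}
If $\Gamma$ is uncountable, then $\ell_1(\Gamma)$ is a Lipschitz quotient of the weak Asplund space $X_\Gamma$, but $\ell_1(\Gamma)$ is not weak Asplund.
\end{corollary}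

\begin{theorem}\label{thm:all}
Let $Y$ be a Banach space of density character at most $|\Gamma|$. Then there is a $1$-Lipschitz map $F$ from $X_\Gamma$ onto $Y$ such that $F(B_\varepsilon(x))=B_\varepsilon(F(x))$ for all $x\in X_\Gamma$ and $\varepsilon>0$. Hence the class of Lipschitz quotients of weak Asplund spaces, and even of WCG spaces, is the class of all Banach spaces.
\end{theorem}

If closed balls are used in \eqref{eq:colip}, the same maps work with any $C>1$, since the closed ball of radius $\varepsilon/C$ lies in the open ball of radius $\varepsilon$.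

Sections~\ref{sec:R} and~\ref{sec:f} construct $f$. Section~\ref{sec:wa} proves Theorem~\ref{thm:wa} and can be read independently. Section~\ref{sec:all} proves Theorem~\ref{thm:all} and shows that the constants and the density character cannot be improved.

\section{Retracting $c_0(\Gamma)$ onto its axes}\label{sec:R}

The spaces $c_0(\Gamma)$ and $\ell_1(\Gamma)$ both contain the union of the coordinate axes,
\[
\Sigma=\{te_\gamma:\ t\in\mathbb R,\ \gamma\in\Gamma\},
\]
and they induce the same metric on it: for $s,t\in\mathbb R$ and $\gamma\ne\beta$,
\begin{equation}\label{eq:star}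
\nu(se_\gamma-te_\gamma)=|s-t|,\qquad \nu(se_\gamma-te_\beta)=|s|+|t|=\|se_\gamma-te_\beta\|_1 .
\end{equation}
This is the reason for the choice of $\nu$. With the supremum norm the identity map of $\Sigma$ would have Lipschitz constant $2$, because $\|e_\gamma-e_\beta\|_\infty=1$ and $\|e_\gamma-e_\beta\|_1=2$.

We want a Lipschitz map from $c_0(\Gamma)$ to $\ell_1(\Gamma)$ that fixes $\Sigma$. No linear map will do, since a sum of $k\ge2$ distinct unit vectors has $\nu$-norm $2$ and $\ell_1$-norm $k$. So we look for a nonlinear map with values in $\Sigma$ itself.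

\begin{example}[two and three coordinates]\label{ex:two}
Label elements of $\Gamma$ by $1,2,\dots$, and let $w=ae_1+be_2$ with $a,b\ge0$. Keeping the larger coordinate and deleting the other fixes the axes, but it is discontinuous on the diagonal $a=b$, where the image jumps from one axis to the other. The axes meet only at $0$, so the diagonal has to be sent to $0$. Put
\[
R(ae_1+be_2)=\begin{cases}(a-b)\,e_1,& a\ge b,\\ (b-a)\,e_2,& a\le b.\end{cases}
\]
By \eqref{eq:star}, the two half-axes form an isometric copy of $\mathbb R$, with $se_1$ corresponding to $s$ and $se_2$ to $-s$ for $s\ge0$. In this picture $R$ is the map $(a,b)\mapsto a-b$, and for $w'=a'e_1+b'e_2$ with $a',b'\ge0$,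
\[
\|R(w)-R(w')\|_1=|(a-b)-(a'-b')|\le|a-a'|+|b-b'|=\nu(w-w').
\]
With a third coordinate, $w=ae_1+be_2+ce_3$ and $a\ge b\ge c\ge0$, there is a choice: subtract from $a$ the sum $b+c$, or only $b$. Subtracting the sum of the other coordinates fails as their number grows: the vectors $ke_1$ and $ke_1+e_2+\dots+e_{k+1}$ are at $\nu$-distance at most $2$ and would be sent to $ke_1$ and $0$. So we subtract only the second largest coordinate.
\end{example}

For $a\in\mathbb R$ and $m\ge0$ let
\[
S(a,m)=\operatorname{sign}(a)\max(|a|-m,0),
\]
which moves $a$ toward $0$ by the amount $m$ and stops at $0$. For $w\in c_0(\Gamma)$ define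
\[
m_\gamma(w)=\sup_{\beta\ne\gamma}|w_\beta|,\qquad R(w)_\gamma=S\bigl(w_\gamma,m_\gamma(w)\bigr)\quad(\gamma\in\Gamma).
\]

\begin{lemma}\label{lem:R}
For all $w,w'\in c_0(\Gamma)$ the following hold.
\begin{enumerate}
\item[(i)] $R(w)\in\Sigma$; that is, $R(w)$ has at most one nonzero coordinate.
\item[(ii)] $R(w)=w$ if $w\in\Sigma$.
\item[(iii)] $\|R(w)-R(w')\|_1\le\nu(w-w')$. In particular $\|R(w)\|_1\le\nu(w)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) If $R(w)_\gamma\ne0$ and $R(w)_\beta\ne0$ with $\gamma\ne\beta$, then
$|w_\gamma|>m_\gamma(w)\ge|w_\beta|>m_\beta(w)\ge|w_\gamma|$, which is absurd.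

(ii) Let $w=te_\gamma$. Then $m_\gamma(w)=0$, so $R(w)_\gamma=S(t,0)=t$, and $R(w)_\beta=S(0,|t|)=0$ for $\beta\ne\gamma$.

(iii) By (i), the images lie either on one axis or on two different axes.

\emph{One axis.} Suppose that $R(w)$ and $R(w')$ both vanish outside a single $\gamma$; this includes the case that one of them is $0$. For fixed $m$, the function $a\mapsto S(a,m)$ is continuous and equals $a+m$, $0$, $a-m$ on $(-\infty,-m]$, $[-m,m]$, $[m,\infty)$, so it is $1$-Lipschitz. For fixed $a$, the function $m\mapsto\max(|a|-m,0)$ is $1$-Lipschitz. Hence $|S(a,m)-S(a',m')|\le|a-a'|+|m-m'|$. Let $d=\sup_{\beta\ne\gamma}|w_\beta-w'_\beta|$. Taking suprema in $|w_\beta|\le|w'_\beta|+d$ gives $m_\gamma(w)\le m_\gamma(w')+d$, and exchanging $w$ and $w'$ gives $|m_\gamma(w)-m_\gamma(w')|\le d$. Therefore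
\[
\|R(w)-R(w')\|_1\le|w_\gamma-w'_\gamma|+\sup_{\beta\ne\gamma}|w_\beta-w'_\beta|\le\nu(w-w').
\]

\emph{Two axes.} Otherwise $R(w)$ has support $\{\gamma\}$ and $R(w')$ has support $\{\beta\}$ with $\gamma\ne\beta$. Since $m_\gamma(w)\ge|w_\beta|$ and $m_\beta(w')\ge|w'_\gamma|$,
\begin{align*}
\|R(w)-R(w')\|_1&=|w_\gamma|-m_\gamma(w)+|w'_\beta|-m_\beta(w')\\
&\le\bigl(|w_\gamma|-|w'_\gamma|\bigr)+\bigl(|w'_\beta|-|w_\beta|\bigr)\\
&\le|w_\gamma-w'_\gamma|+|w_\beta-w'_\beta|\le\nu(w-w').
\end{align*}
The last assertion follows from $R(0)=0$.
\end{proof}

\section{The quotient map onto $\ell_1(\Gamma)$}\label{sec:f}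

The map $R$ is far from a quotient map onto $\ell_1(\Gamma)$, since its image $\Sigma$ has empty interior. But every $v\in\ell_1(\Gamma)$ is a sum of countably many elements $v_\beta e_\beta$ of $\Sigma$, and their norms add up to exactly $\|v\|_1$. This suggests taking countably many copies of $c_0(\Gamma)$, each of which produces one term, and adding their norms. So we define
\[
f(x)=\sum_{n\ge1}R(x_n)\qquad(x\in X_\Gamma).
\]

The mechanism behind \eqref{eq:colip} is visible when $x_n=0$ for all $n>N$. To change $f(x)$ into $f(x)+v$ we leave $x_1,\dots,x_N$ alone and write the terms $v_\beta e_\beta$ into the empty places $n>N$, one term in each place. There $R$ acts as the identity, and the distance moved is $\sum_\beta|v_\beta|=\|v\|_1$. A general $x$ has no empty places. We create them by erasing a tail of $x$, which costs little because $\sum_n\nu(x_n)<\infty$, and we add to $v$ the small contribution that the tail made to $f(x)$.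

\begin{proof}[Proof of Theorem~\ref{thm:f}]
By Lemma~\ref{lem:R}(iii), the series that defines $f(x)$ converges absolutely in $\ell_1(\Gamma)$, and
\[
\|f(x)-f(x')\|_1\le\sum_n\|R(x_n)-R(x'_n)\|_1\le\sum_n\nu(x_n-x'_n)=\|x-x'\| .
\]
So $f$ is $1$-Lipschitz and $f(B_\varepsilon(x))\subset B_\varepsilon(f(x))$.

For the reverse inclusion let $x\in X_\Gamma$, $\varepsilon>0$ and $v\in\ell_1(\Gamma)$ with $\|v\|_1<\varepsilon$. We find $u\in X_\Gamma$ with $\|u-x\|<\varepsilon$ and $f(u)=f(x)+v$. Let $\eta=(\varepsilon-\|v\|_1)/3>0$, choose $N$ with $\sum_{n>N}\nu(x_n)\le\eta$, and put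
\[
v'=v+\sum_{n>N}R(x_n),\qquad\text{so that}\quad \|v'\|_1\le\|v\|_1+\eta .
\]
The support of $v'$ is countable, so there is an injection $\beta\mapsto n(\beta)$ from $\operatorname{supp}v'$ into $\{n: n>N\}$. Define
\[
u_n=\begin{cases}
x_n,& n\le N,\\
v'_\beta e_\beta,& n=n(\beta),\ \beta\in\operatorname{supp}v',\\
0,&\text{all other }n>N.
\end{cases}
\]
Since $\nu(te_\beta)=|t|$, we have $\sum_{n>N}\nu(u_n)=\|v'\|_1$. Hence $u\in X_\Gamma$ and
\[
\|u-x\|\le\sum_{n>N}\nu(u_n)+\sum_{n>N}\nu(x_n)\le\|v'\|_1+\eta\le\|v\|_1+2\eta<\varepsilon .
\]
For $n>N$ we have $u_n\in\Sigma$, so Lemma~\ref{lem:R}(ii) gives $\sum_{n>N}R(u_n)=\sum_\beta v'_\beta e_\beta=v'$. Therefore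
\[
f(u)=\sum_{n\le N}R(x_n)+v'=\sum_{n\le N}R(x_n)+\sum_{n>N}R(x_n)+v=f(x)+v .\qedhere
\]
\end{proof}

\section{Strictly convex dual norms and G\^ateaux differentiability}\label{sec:wa}

A norm $N$ is \emph{strictly convex} if $N(u)=N(v)=r$ and $u\ne v$ imply $N\bigl(\tfrac{u+v}2\bigr)<r$. We prove Theorem~\ref{thm:wa} in two steps. A space with an equivalent norm whose dual norm is strictly convex is weak Asplund; this is Asplund's theorem, and we include a proof. Such a norm exists on $X_\Gamma$ because a Hilbert space maps into $X_\Gamma$ with dense range.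

Let $\varphi$ be continuous and convex on an open convex set $D\subset X$. Its \emph{subdifferential} at $x\in D$ is
\[
\partial\varphi(x)=\{x^*\in X^*:\ \varphi(y)\ge\varphi(x)+x^*(y-x)\ \text{ for all }y\in D\}.
\]
We use three standard facts.
\begin{enumerate}
\item[(a)] The set $\partial\varphi(x)$ is convex and weak$^*$ closed, being an intersection of weak$^*$ closed half-spaces.
\item[(b)] The one-sided derivative $d(h)=\lim_{t\downarrow0}t^{-1}(\varphi(x+th)-\varphi(x))$ is a continuous sublinear function of $h$, the set $\partial\varphi(x)$ consists of the linear functionals dominated by $d$, and $d(h)=\max\{x^*(h):x^*\in\partial\varphi(x)\}$ by the Hahn--Banach theorem. So $\partial\varphi(x)$ is nonempty, and $\varphi$ is G\^ateaux differentiable at $x$ if and only if $\partial\varphi(x)$ is a singleton.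
\item[(c)] If $y^*\in\partial\varphi(y)$ and $z^*\in\partial\varphi(z)$, then $(z^*-y^*)(z-y)\ge0$; add the two defining inequalities.
\end{enumerate}

To apply the Baire category theorem we need a real-valued function that detects where the set $\partial\varphi(x)$ has more than one point. The least norm $p(x)$ of a subgradient does this. For $\varphi(t)=\max(t,2t)$ on $\mathbb R$ we have $\partial\varphi(0)=[1,2]$, and $p$ equals $1$ on $(-\infty,0]$ and $2$ on $(0,\infty)$: a subgradient at $0$ that is longer than the shortest one forces $p$ to jump up on one side of $0$. The proof shows that such jumps are rare and that every corner produces one.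

\begin{proposition}[Asplund]\label{prop:asplund}
If a Banach space $X$ has an equivalent norm whose dual norm is strictly convex, then $X$ is weak Asplund.
\end{proposition}

\begin{proof}
Definition~\ref{def:wa} is not affected by passing to an equivalent norm, so we assume that the dual norm $\|\cdot\|$ on $X^*$ is strictly convex. Let $\varphi$ be continuous and convex on a nonempty open convex set $D\subset X$, and put
\[
p(x)=\min\{\|x^*\|:\ x^*\in\partial\varphi(x)\}\qquad(x\in D).
\]
The minimum is attained: the sets $\partial\varphi(x)\cap\{\|x^*\|\le c\}$, for $c$ above the infimum, are nonempty, nested and weak$^*$ compact by (a), (b) and the Banach--Alaoglu theorem, so they have a common point. The minimizer is unique, because the midpoint of two different minimizers would lie in $\partial\varphi(x)$ and have smaller norm. This is the only use of strict convexity.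

\emph{Step 1: the set $F_c=\{x\in D:p(x)\le c\}$ is closed in $D$ for every $c$.} Let $x_k\in F_c$ converge to $x\in D$, and take $x_k^*\in\partial\varphi(x_k)$ with $\|x_k^*\|\le c$. Let $x^*$ be a weak$^*$ cluster point of $(x_k^*)$; then $\|x^*\|\le c$. Fix $y\in D$. For all $k$,
\[
\varphi(y)\ge\varphi(x_k)+x_k^*(y-x)+x_k^*(x-x_k).
\]
Here $\varphi(x_k)\to\varphi(x)$ by continuity, $|x_k^*(x-x_k)|\le c\|x-x_k\|\to0$, and $x_k^*(y-x)\to x^*(y-x)$ along a subsequence, which may depend on $y$. Hence $\varphi(y)\ge\varphi(x)+x^*(y-x)$. So $x^*\in\partial\varphi(x)$ and $p(x)\le c$.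

\emph{Step 2: the dense $G_\delta$ set.} For rational $c$ let $U_c=\operatorname{int}F_c\cup(D\setminus F_c)$. It is open by Step 1. It is dense in $D$, since a nonempty open subset of $D$ that misses $D\setminus F_c$ is contained in $\operatorname{int}F_c$. As an open subset of a complete metric space, $D$ is a Baire space, so $A=\bigcap_{c\in\mathbb Q}U_c$ is a dense $G_\delta$ subset of $D$.

\emph{Step 3: $\partial\varphi(x)$ is a singleton for $x\in A$.} Otherwise $\partial\varphi(x)$ contains a functional $y^*$ other than the minimizer, and $\|y^*\|>p(x)$ by uniqueness. Choose $h\in X$ with $\|h\|\le1$ and $y^*(h)>p(x)$, and a rational $c$ with $p(x)<c<y^*(h)$. Then $x\in F_c\cap U_c=\operatorname{int}F_c$, so $x+th\in F_c$ for some $t>0$, and there is $z^*\in\partial\varphi(x+th)$ with $\|z^*\|\le c$. By (c), $(z^*-y^*)(th)\ge0$, and so $\|z^*\|\ge z^*(h)\ge y^*(h)>c$, a contradiction.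

By (b), $\varphi$ is G\^ateaux differentiable at every point of $A$.
\end{proof}

Without strict convexity $p$ can miss the corners. For the norm of any space, a subgradient at $y\ne0$ is a functional $x^*$ with $\|x^*\|=1$ and $x^*(y)=\|y\|$, so $p=1$ off the origin; this includes the nowhere differentiable norm of Example~\ref{ex:l1}.

It remains to produce a strictly convex dual norm. Hilbert norms are strictly convex by the parallelogram law, and an injective operator from $X^*$ into a Hilbert space carries this over to $X^*$. The new norm must be a dual norm, and for this we take the operator to be an adjoint.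

\begin{lemma}\label{lem:hilbert}
Let $H$ be a Hilbert space and let $T\colon H\to X$ be a bounded linear operator with dense range. Then $X$ is WCG and has an equivalent norm whose dual norm is strictly convex.
\end{lemma}

\begin{proof}
The closed unit ball of $H$ is weakly compact and $T$ is continuous for the weak topologies. So the image of this ball is a weakly compact set whose span is the range of $T$, and $X$ is WCG.

Let $T^*\colon X^*\to H$ be the adjoint. It is injective, since $T^*x^*=0$ means that $x^*$ vanishes on the dense range of $T$. Put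
\[
N(x^*)=\bigl(\|x^*\|^2+\|T^*x^*\|_H^2\bigr)^{1/2}.
\]
This is a norm by Minkowski's inequality in $\mathbb R^2$, and $\|x^*\|\le N(x^*)\le K\|x^*\|$ with $K=(1+\|T\|^2)^{1/2}$.

\emph{$N$ is strictly convex.} Let $N(x^*)=N(y^*)=r$ and $x^*\ne y^*$. Convexity of $\|\cdot\|^2$ and the parallelogram law in $H$ give
\begin{align*}
N\Bigl(\frac{x^*+y^*}2\Bigr)^2&\le\frac{\|x^*\|^2+\|y^*\|^2}2+\frac{\|T^*x^*\|_H^2+\|T^*y^*\|_H^2}2-\frac{\|T^*(x^*-y^*)\|_H^2}4\\
&=r^2-\tfrac14\|T^*(x^*-y^*)\|_H^2<r^2 .
\end{align*}

\emph{$N$ is a dual norm.} The functions $\|x^*\|=\sup_{\|x\|\le1}x^*(x)$ and $\|T^*x^*\|_H=\sup_{\|a\|_H\le1}x^*(Ta)$ are suprema of weak$^*$ continuous functions, hence weak$^*$ lower semicontinuous. So is $N^2$, the sum of their squares, and the convex set $B=\{N\le1\}$ is weak$^*$ closed. Let $N_*(x)=\sup\{x^*(x):x^*\in B\}$. This is a norm on $X$ with $K^{-1}\|x\|\le N_*(x)\le\|x\|$. Let $N'$ be its dual norm. From $x^*(x)\le N(x^*)N_*(x)$ we get $N'\le N$. Conversely, let $N(y^*)>1$. The weak$^*$ continuous linear functionals on $X^*$ are the evaluations at points of $X$, so the Hahn--Banach separation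 theorem gives $h\in X$ with $y^*(h)>\sup_{x^*\in B}x^*(h)=N_*(h)$, and thus $N'(y^*)>1$. By homogeneity $N\le N'$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:wa}]
Define $T\colon\ell_2(\mathbb N\times\Gamma)\to X_\Gamma$ by $(Ta)_n=2^{-n}(a_{n,\gamma})_{\gamma\in\Gamma}$. Each $(Ta)_n$ lies in $\ell_2(\Gamma)\subset c_0(\Gamma)$ and satisfies $\nu((Ta)_n)\le2\cdot2^{-n}\|a\|_2$, so $\|Ta\|\le2\|a\|_2$. The range of $T$ contains every $e_{n,\gamma}$. These vectors span a dense subspace: given $x\in X_\Gamma$, discard the terms $x_n$ with large $n$ and approximate each of the finitely many others by a finitely supported vector. Now apply Lemma~\ref{lem:hilbert} and Proposition~\ref{prop:asplund}.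
\end{proof}

\begin{remark}[Mazur's theorem]\label{rem:mazur}
Every separable Banach space $Y$ is weak Asplund. If $Y\ne\{0\}$, let $(y_n)$ be dense in the unit sphere and let $Ta=\sum_n2^{-n}a_ny_n$ for $a\in\ell_2$. Then $\|Ta\|\le\|a\|_2$ and the range of $T$ is a subspace containing all $y_n$, so Lemma~\ref{lem:hilbert} and Proposition~\ref{prop:asplund} apply.
\end{remark}

\begin{remark}[the role of the $\ell_1$-sum]\label{rem:sum}
The summable weights $2^{-n}$ use that there are only countably many copies of $c_0(\Gamma)$. With uncountably many copies Theorem~\ref{thm:wa} fails: every $x$ vanishes in some copy $i$, and $\|x+te_{i,\gamma}\|=\|x\|+|t|$ as in Example~\ref{ex:l1}. Countably many copies already destroy the Asplund property, as they must, given Corollary~\ref{cor:answer} and the fact that Lipschitz quotients of Asplund spaces are Asplund. Indeed, for $x\in X_\Gamma$ let $t_n=4\nu(x_n)+1/n$ and $h_n=t_ne_{n,\gamma}$. Then $\|h_n\|=t_n\to0$ and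
\[
\|x+h_n\|+\|x-h_n\|-2\|x\|\ge2\bigl(t_n-\nu(x_n)\bigr)-2\nu(x_n)\ge t_n ,
\]
whereas Fr\'echet differentiability of the norm at $x$ would make the left side $o(t_n)$.
\end{remark}

\section{All Banach spaces, and optimality}\label{sec:all}

To pass from $\ell_1(\Gamma)$ to an arbitrary $Y$ we compose $f$ with a linear quotient map that loses nothing in the constants.

\begin{proof}[Proof of Theorem~\ref{thm:all}]
If $Y=\{0\}$, take $F=0$. Otherwise normalize the nonzero elements of a dense set of cardinality at most $|\Gamma|$ to obtain a family $(y_\gamma)_{\gamma\in\Gamma}$, repetitions allowed, that is dense in the unit sphere of $Y$. Define $q\colon\ell_1(\Gamma)\to Y$ by $q(a)=\sum_\gamma a_\gamma y_\gamma$. Then $\|q\|\le1$, so $q(B_1(0))\subset B_1(0)$.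

For the reverse inclusion let $\|y\|<1$ and $0<\eta<1-\|y\|$. We approximate $y$ by a multiple of some $y_\gamma$, approximate the error in the same way, and continue. Put $r_0=y$. Given $r_i$, choose $\gamma_i\in\Gamma$ such that
\[
r_{i+1}=r_i-\|r_i\|\,y_{\gamma_i}\quad\text{satisfies}\quad\|r_{i+1}\|\le\eta\,2^{-i-1};
\]
take $y_{\gamma_i}$ close to $r_i/\|r_i\|$ if $r_i\ne0$, and any $\gamma_i$ if $r_i=0$. The vector $a=\sum_{i\ge0}\|r_i\|e_{\gamma_i}$ satisfies
\[
\|a\|_1\le\|y\|+\eta\sum_{i\ge1}2^{-i}=\|y\|+\eta<1,\qquad q(a)=\sum_{i\ge0}(r_i-r_{i+1})=y,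
\]
because $r_i\to0$. Thus $q(B_1(0))=B_1(0)$, and by linearity $q(B_\varepsilon(a))=B_\varepsilon(q(a))$ for all $a\in\ell_1(\Gamma)$ and $\varepsilon>0$.

Let $F=q\circ f$ with $f$ from Theorem~\ref{thm:f}. Then $F$ is $1$-Lipschitz and
\[
F(B_\varepsilon(x))=q\bigl(B_\varepsilon(f(x))\bigr)=B_\varepsilon(F(x)),
\]
which also shows that $F$ is onto. The last assertion follows from Theorem~\ref{thm:wa}, since for every $Y$ there is an infinite set $\Gamma$ whose cardinality is at least the density character of $Y$.
\end{proof}

\begin{proposition}\label{prop:opt}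
\begin{enumerate}
\item[(i)] If $g\colon X\to Y$ is a Lipschitz quotient map with Lipschitz constant $L$ and constant $C$ in \eqref{eq:colip}, and $Y\ne\{0\}$, then $LC\ge1$. So the values $L=C=1$ in Theorems~\ref{thm:f} and~\ref{thm:all} are optimal.
\item[(ii)] The spaces $X_\Gamma$ and $\ell_1(\Gamma)$ have density character $|\Gamma|$. For $|\Gamma|=\omega_1$ the counterexample of Corollary~\ref{cor:answer} has the least possible density character: there is no counterexample with separable $Y$.
\end{enumerate}
\end{proposition}

\begin{proof}
(i) The ball $B_{\varepsilon/C}(g(x))$ is contained in $g(B_\varepsilon(x))$, whose points are at distance at most $L\varepsilon$ from $g(x)$. Since $Y$ contains a line through $g(x)$, the first ball has points at every distance less than $\varepsilon/C$ from $g(x)$. Hence $1/C\le L$.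

(ii) In both spaces the rational linear combinations of the unit vectors form a dense set of cardinality $|\Gamma|$, because $\Gamma$ is infinite. The vectors $e_{1,\gamma}$ in $X_\Gamma$ and $e_\gamma$ in $\ell_1(\Gamma)$ have mutual distances $2$ by \eqref{eq:star}, so a dense set meets $|\Gamma|$ pairwise disjoint balls of radius $1$. A separable $Y$ is weak Asplund by Remark~\ref{rem:mazur}.
\end{proof}

Theorem~\ref{thm:all} reaches beyond the weak Asplund property: no property that holds for all the spaces $X_\Gamma$ and fails for some Banach space passes to Lipschitz quotients. Two further examples are supplied by Lemma~\ref{lem:hilbert}, and both fail for $\ell_1(\Gamma)$ with uncountable $\Gamma$. The first is the existence of an equivalent norm with strictly convex dual norm, which fails by Proposition~\ref{prop:asplund} and Example~\ref{ex:l1}. The second is being WCG. By Schur's theorem weakly convergent sequences in $\ell_1(\Gamma)$ converge in norm, so by the Eberlein--\v{S}mulian theorem weakly compact subsets of $\ell_1(\Gamma)$ are norm compact, and their closed linear spans are separable.
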